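# Fixed points of uniformly Lipschitzian maps in Hilbert space, and the constant $\pi/2$

## From $\sqrt2$ toward $\pi/2$: small cases and shift maps

How much may the iterates of a self-map stretch distances before the map can lose all its fixed points? In a Hilbert space, the first number one would guess as the limit is $\sqrt2$, the distance between two orthonormal vectors. We make this precise and then test it.

**Definition (uniformly lipschitzian).** Let $H$ be a Hilbert space and $K\subseteq H$. A mapping $T:K\to K$ is *uniformly $k$-lipschitzian*, $k\ge1$, if for all $x,y\in K$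
$$\|T^n(x)-T^n(y)\|\le k\|x-y\|,\qquad n=1,2,\dots .$$

The same $k$ serves all iterates, so this is much stronger than being $k$-lipschitzian. For example, on $K=[-\tfrac12,1]$ let $T(x)=-x/2$ for $x\ge0$ and $T(x)=-2x$ for $x<0$. The slopes are $-\frac12$ and $-2$, so $T$ is $2$-lipschitzian, and $T^2$ is the identity. Hence $T$ is uniformly $2$-lipschitzian, although it is not nonexpansive.

Call $k$ *good* if the following holds: whenever $K$ is a nonempty bounded closed convex subset of a Hilbert space and $T:K\to K$ is uniformly $k$-lipschitzian, $T$ has a fixed point in $K$. A theorem of Lifschitz says that every $k<\sqrt2$ is good. Baillon has found an example showing that $k=\pi/2$ is not good. We must decide which $k$ in $[\sqrt2,\pi/2)$ are good. The first guess says: none of them.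

To support this guess one needs a fixed point free map with constant below $\pi/2$. We look for one in the simplest places.

**Finite dimension.** Here $K$ is compact and convex and $T$ is continuous, so Brouwer's theorem gives a fixed point, whatever $k$ is. There is no counterexample here.

**Affine maps.** Let $T$ be affine and continuous. Fix $x_0\in K$ and put $A_N=\frac1N\sum_{n=1}^NT^nx_0\in K$. Then $TA_N-A_N=\frac1N(T^{N+1}x_0-Tx_0)$ has norm at most $\operatorname{diam}(K)/N$. Bounded sequences in $H$ have weakly convergent subsequences and $K$ is weakly closed, so $A_{N_i}\rightharpoonup p\in K$ along a subsequence. For every $u\in H$ and real $\alpha$, the sets $\{x\in K:\langle Tx,u\rangle\le\alpha\}$ and $\{x\in K:\langle Tx,u\rangle\ge\alpha\}$ are closed and convex, hence weakly closed. So $T$ is weakly continuous, $TA_{N_i}\rightharpoonup Tp$, and $Tp=p$. Again there is no counterexample, for any $k$.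

**Shift maps.** A counterexample must therefore be nonlinear and infinite-dimensional. Let $B$ be the closed unit ball of $\ell^2$, let $S$ be the right shift, and let $\varphi:[0,1]\to[0,\frac\pi2]$ satisfy $\varphi(0)=0$, $\varphi(1)=\frac\pi2$. For $\|u\|=1$ and $r\in[0,1]$ put
$$T_\varphi(ru)=\cos\varphi(r)\,e_1+\sin\varphi(r)\,Su. \tag{1}$$
At $r=0$ the value is $e_1$ for every $u$, so $T_\varphi$ is well defined. Since $e_1\perp Su$, all values have norm $1$, and on the unit sphere $T_\varphi=S$. A fixed point $x$ would have norm $1$ and satisfy $Sx=x$. Then the first coordinate of $x$ is $0$, hence so is the second, and so on, which gives $x=0$, a contradiction. Thus $T_\varphi$ has no fixed point. Moreover $T_\varphi^n=S^{n-1}T_\varphi$ and $S$ is an isometry, so every iterate has the same least Lipschitz constant as $T_\varphi$.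

How small can that constant be?

* $\varphi(r)=\arcsin r$ gives $T_\varphi(x)=\sqrt{1-\|x\|^2}\,e_1+Sx$. Along a ray the first coordinate has difference quotient $\sqrt{1-r^2}/(1-r)\to\infty$ as $r\to1$, so the map is not lipschitzian.
* Normalizing $(1-r)e_1+rSu$ means $\tan\varphi(r)=r/(1-r)$. Then $\varphi'(r)=1/((1-r)^2+r^2)$, which equals $2$ at $r=\frac12$. The speed along a ray is $|\varphi'|$, so the constant is at least $2$.
* For any $\varphi$ whatever, cut $[0,1]$ into $N$ equal pieces. On one of them $\varphi$ changes by at least $\frac{\pi}{2N}$ (and by at most $\frac\pi2$). The images of its two endpoints on a ray are then at distance at least $2\sin\frac{\pi}{4N}$, while the endpoints are at distance $\frac1N$. So a Lipschitz constant $k$ satisfies $k\ge2N\sin\frac{\pi}{4N}$, and $N\to\infty$ gives $k\ge\frac\pi2$.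

Nothing in this family goes below $\pi/2$. The picture on a ray is suggestive: the image is a curve on the unit sphere from $e_1$ to the orthogonal vector $Su$, and such a curve has length at least a quarter circle. The guess $\sqrt2$ measured the chord; the tests suggest measuring the arc. This is right.

**Theorem 1.** Let $K\ne\emptyset$ be a bounded closed convex subset of a Hilbert space $H$, and let $T:K\to K$ be uniformly $k$-lipschitzian with $k<\pi/2$. Then $T$ has a fixed point in $K$.

**Theorem 2 (Baillon's example, verified).** There is a fixed point free uniformly $\pi/2$-lipschitzian self-map of the closed unit ball $B$ of $\ell^2$. Hence for $k\ge1$ the fixed point property in question holds if and only if $k<\pi/2$.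

So every $k\in[\sqrt2,\pi/2)$ is good, and $\pi/2$ is the exact threshold. Complex Hilbert spaces are regarded throughout as real ones, with inner product $\operatorname{Re}\langle\cdot,\cdot\rangle$; neither convexity nor Lipschitz conditions change.

## Invariant means, barycenters and variances

A uniformly lipschitzian map does not come with an invariant point, but it always comes with an invariant *distribution* of points. We allow finitely additive ones.

**Definition (Banach limit).** Write $\mathbb N=\{1,2,\dots\}$. A *Banach limit* $\mathrm{LIM}$ is a linear functional on $\ell^\infty(\mathbb N)$ that is positive, satisfies $\mathrm{LIM}(1)=1$, and is shift-invariant: $\mathrm{LIM}_m\,a_{m+1}=\mathrm{LIM}_m\,a_m$.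

Banach limits exist. Take a free ultrafilter $\mathcal U$ on $\mathbb N$ and put $\mathrm{LIM}\,a_n=\lim_{\mathcal U}\frac1N\sum_{n\le N}a_n$. A shift changes the $N$-th average by at most $2\sup_n|a_n|/N\to0$. For any Banach limit, shift-invariance lets us discard finitely many terms, and positivity then shows that $\mathrm{LIM}\,a_n=\lim a_n$ for convergent sequences. For $a=(0,1,0,1,\dots)$ the sum of $a$ and its shift is the constant $1$, so $\mathrm{LIM}\,a_n=\frac12$.

**Definition (mean).** A *mean* on $K$ is a positive linear functional $\mu$ on $\ell^\infty(K)$, the bounded real functions on $K$, with $\mu(1)=1$. We write $\int h\,d\mu=\int h(x)\,d\mu(x)=\mu(h)$. It is *$T$-invariant* if $\int h(Tx)\,d\mu(x)=\int h\,d\mu$ for all $h\in\ell^\infty(K)$.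

Every $h\in\ell^\infty(K)$ may be integrated; there is no measurability condition. Only positivity and linearity will be used. In particular $g\mapsto(\int g^2\,d\mu)^{1/2}$ is a seminorm on $\ell^\infty(K)$, because it comes from a positive semidefinite form.

Invariant means exist: for $x_0\in K$ put
$$\int h\,d\mu_0=\mathrm{LIM}_m\,h(T^mx_0). \tag{2}$$
Replacing $h$ by $h\circ T$ shifts the sequence, so $\mu_0$ is $T$-invariant. We call $\mu_0$ the *orbit mean* of $x_0$.

**Barycenter and variance.** Let $K$ be nonempty, bounded, closed and convex, and let $\mu$ be a mean on $K$. The map $u\mapsto\int\langle x,u\rangle\,d\mu(x)$ is linear and bounded by $\sup_{x\in K}\|x\|\cdot\|u\|$. By the Riesz theorem there is a unique $v(\mu)\in H$ with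
$$\int\langle x,u\rangle\,d\mu(x)=\langle v(\mu),u\rangle\qquad(u\in H). \tag{3}$$
Moreover $v(\mu)\in K$. Otherwise, by Hahn–Banach, there are $u,\alpha$ with $\langle x,u\rangle\le\alpha<\langle v(\mu),u\rangle$ for all $x\in K$, and integrating the first inequality gives $\langle v(\mu),u\rangle\le\alpha$, a contradiction. Put $V(\mu)=\int\|x-v(\mu)\|^2\,d\mu(x)$. For $a\in H$, write $v=v(\mu)$ and integrate
$$\|x-a\|^2=\|x-v\|^2+2\langle x-v,v-a\rangle+\|v-a\|^2 .$$
The middle term has integral $0$ by (3), so
$$\int\|x-a\|^2\,d\mu(x)=V(\mu)+\|v(\mu)-a\|^2. \tag{4}$$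

Three examples. If $\mu(h)=h(p)$, then $v=p$, $V=0$, and $\mu$ is $T$-invariant exactly when $Tp=p$. If $T$ exchanges $a$ and $b$, then $\mu(h)=\frac12(h(a)+h(b))$ is $T$-invariant, with $v=\frac12(a+b)$ and $V=\frac14\|a-b\|^2$. For the shift maps (1), the orbit of $0$ is $T_\varphi^m0=e_m$. Its orbit mean has $v=0$, since $\langle e_m,u\rangle\to0$ for every $u$, and so $V=\mathrm{LIM}_m\|e_m\|^2=1$.

A fixed point is an invariant mean of variance $0$. So we try to lower the variance step by step. The next lemma says that a fixed factor of reduction is enough.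

**Lemma 1 (iteration).** Let $K\neq\emptyset$ be bounded, closed and convex, let $T:K\to K$ be $c$-lipschitzian for some $c<\infty$, and let $0\le q<1$. Suppose that for every $T$-invariant mean $\mu$ on $K$ there is a $T$-invariant mean $\mu'$ on $K$ with
$$V(\mu')+\|v(\mu')-v(\mu)\|^2\le q^2V(\mu). \tag{5}$$
Then for each $T$-invariant mean $\mu_0$ there is a fixed point $p\in K$ of $T$ with $\|p-v(\mu_0)\|\le\frac{q}{1-q}\sqrt{V(\mu_0)}$.

*Proof.*

**Step 1: the barycenters converge.** Apply (5) repeatedly to get $T$-invariant means $\mu_j$, and write $v_j=v(\mu_j)\in K$ and $V_j=V(\mu_j)$. Then $V_{j+1}\le q^2V_j$, so $V_j\le q^{2j}V_0$, and $\|v_{j+1}-v_j\|\le q\sqrt{V_j}\le q^{j+1}\sqrt{V_0}$. Hence $(v_j)$ is Cauchy. Its limit $p$ lies in the closed set $K$, and $\|p-v_0\|\le\sum_{j\ge0}q^{j+1}\sqrt{V_0}=\frac{q}{1-q}\sqrt{V_0}$.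

**Step 2: $v_j$ is almost fixed, because invariance lets us compare it with its image through the points $x$.** For every $x\in K$,
$$\|Tv_j-v_j\|\le\|Tv_j-Tx\|+\|Tx-v_j\|\le c\|v_j-x\|+\|Tx-v_j\| .$$
The left side does not depend on $x$. Take seminorms $(\int(\cdot)^2d\mu_j)^{1/2}$ in $x$ and use the triangle inequality. By invariance $\int\|Tx-v_j\|^2d\mu_j(x)=\int\|x-v_j\|^2d\mu_j(x)=V_j$. So $\|Tv_j-v_j\|\le(c+1)\sqrt{V_j}\to0$.

**Step 3: pass to the limit.** $T$ is continuous, so $Tv_j\to Tp$, and $Tp=p$. $\square$

## One right triangle, and why it stops at $\sqrt2$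

The sensible first attempt is to push the barycenter forward. Let $\mu$ be a $T$-invariant mean, $v=v(\mu)$, $V=V(\mu)$. By (4) with $a=T^mv$, and then by invariance,
$$V+\|T^mv-v\|^2=\int\|x-T^mv\|^2d\mu(x)=\int\|T^mx-T^mv\|^2d\mu(x)\le k^2V. \tag{6}$$
Hence $\|T^mv-v\|^2\le(k^2-1)V$ for every $m$.

For $k=1$ this says $Tv=v$, and we are done at once. For larger $k$, let $\mu'$ be the orbit mean of $v$. By (4) with $a=v$,
$$V(\mu')+\|v(\mu')-v\|^2=\mathrm{LIM}_m\|T^mv-v\|^2\le(k^2-1)V .$$
If $k<\sqrt2$, then $k^2-1<1$, and Lemma 1 gives a fixed point: this argument recovers the range of Lifschitz's theorem. At $k=\sqrt2$ the factor is $1$ and the argument gives nothing.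

To see what is lost, read (6) as a right triangle. Average over $m$ and $x$, and regard $T^mv-v$ and $T^mx-v$ as two vectors $F_0$, $F_1$ in a space of functions of $(m,x)$. They are orthogonal, as we shall check. The leg $F_1$ has length $\sqrt V$, and the hypotenuse $F_1-F_0$ has length at most $k\sqrt V$. For $k=\sqrt2$ an isosceles right triangle fits all this, so neither endpoint need be nearer to the origin than $\sqrt V$. No further use of these two vectors alone can help.

But $K$ is convex, and so far we have applied $T^m$ only to $v$ and to $x$. It can also be applied to $v+t(x-v)$. This gives a whole *path* $F_t$ from $F_0$ to $F_1$ of length at most $k\sqrt V$. In the isosceles case with $k=\sqrt2$, such a path has no choice but to follow the hypotenuse, and the midpoint of the hypotenuse is at distance only $\sqrt V/\sqrt2$ from the origin. In general, a path from $F_0$ to $F_1$ that stays at distance at least $\sqrt V$ from the origin must go around the ball, and that costs a quarter circle, of length $\frac\pi2\sqrt V$. If $k<\pi/2$, the path cannot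 afford it and must come closer. The point where it does will supply the new mean.

## The length of a path around a ball

**Lemma 2.** Let $E$ be a real vector space with a positive semidefinite symmetric bilinear form $[\cdot,\cdot]$ and seminorm $|\cdot|$. Let $F:[0,1]\to E$ satisfy $|F_t-F_s|\le L|t-s|$ and $[F_0,F_1]=0$. Then $\min_t|F_t|\le\frac2\pi L$.

*Proof.*

**Step 1: reduce to a genuine norm.** The vectors with $|f|=0$ form a subspace, and by Cauchy–Schwarz the form does not change when such vectors are added. Passing to the quotient, we may assume that $E$ is an inner product space. The map $t\mapsto|F_t|$ is continuous, so its minimum $\rho$ exists. If $\rho=0$ there is nothing to prove, so let $\rho>0$.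

**Step 2: push the path onto the unit sphere, controlling its speed.** For nonzero $z,w$ put $\hat z=z/|z|$, $\hat w=w/|w|$. Then
$$|z-w|^2=|z|^2+|w|^2-2|z||w|[\hat z,\hat w]=(|z|-|w|)^2+|z||w|\,|\hat z-\hat w|^2, \tag{7}$$
because $|\hat z-\hat w|^2=2-2[\hat z,\hat w]$. If $|z|,|w|\ge\rho$, this gives $|\hat z-\hat w|\le|z-w|/\rho$. So $G_t=F_t/|F_t|$ satisfies
$$|G_t-G_s|\le\frac L\rho|t-s|,\qquad|G_t|=1,\qquad[G_0,G_1]=0 .$$

**Step 3: angles satisfy the triangle inequality.** For unit vectors let $\angle(a,b)=\arccos[a,b]\in[0,\pi]$. Let $\alpha=\angle(a,b)$, $\beta=\angle(b,c)$. Write $a=\cos\alpha\,b+\sin\alpha\,a'$ and $c=\cos\beta\,b+\sin\beta\,c'$ with $a',c'\perp b$ and $|a'|,|c'|\le1$ (take $a'=0$ if $\sin\alpha=0$, and likewise $c'=0$ if $\sin\beta=0$). Then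
$$[a,c]=\cos\alpha\cos\beta+\sin\alpha\sin\beta\,[a',c']\ge\cos(\alpha+\beta).$$
If $\alpha+\beta\le\pi$, then $\angle(a,c)\le\alpha+\beta$ since $\arccos$ is decreasing; if $\alpha+\beta>\pi$ this is trivial.

**Step 4: compare the angle $\pi/2$ with the sum of many small angles.** With $\theta=\angle(a,b)$ we have $|a-b|^2=2-2\cos\theta=4\sin^2\frac\theta2$, so $\theta=2\arcsin(|a-b|/2)$. For all $N$ with $L/(2N\rho)\le1$, Steps 2 and 3 give
$$\frac\pi2=\angle(G_0,G_1)\le\sum_{i=1}^N\angle(G_{(i-1)/N},G_{i/N})\le2N\arcsin\frac{L}{2N\rho}. \tag{8}$$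
Letting $N\to\infty$ we get $\pi/2\le L/\rho$, that is, $\rho\le\frac2\pi L$. $\square$

**Remark.** Suppose we look only at $t=0,\frac1N,\dots,1$, and let $\rho$ now be the minimum of $|F_t|$ over these points. If $\rho>0$, Steps 2–4 still work. When $L/(2N\rho)\le1$, (8) gives $\rho\le L/(2N\sin\frac{\pi}{4N})$; when $L/(2N\rho)>1$, we have $\rho<L/(2N)$ and the same bound holds. With $L=k\sqrt V$ this is below $\sqrt V$ when $k<2N\sin\frac{\pi}{4N}$. For $N=1$ the bound is $\sqrt2$; adding the midpoint, $N=2$, already gives $4\sin\frac\pi8=1.5307\ldots$; the limit is $\frac\pi2=1.5707\ldots$.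

## Variance reduction by the factor $(2k/\pi)^2$

**Lemma 3 (variance reduction).** Let $K$, $T$, $k$ be as in Theorem 1. Let $\mu$ be a $T$-invariant mean on $K$, $v=v(\mu)$, $V=V(\mu)$, $q=2k/\pi$. There is a $T$-invariant mean $\mu'$ on $K$ with
$$V(\mu')+\|v(\mu')-v\|^2\le q^2V .$$

*Proof.* Fix a Banach limit.

**Step 1: a family of candidates for $\mu'$.** For $t\in[0,1]$ define
$$\int h\,d\nu_t=\mathrm{LIM}_m\int h\big(T^m(v+t(x-v))\big)\,d\mu(x),\qquad h\in\ell^\infty(K). \tag{9}$$
This makes sense: $v\in K$ and $K$ is convex, so $v+t(x-v)\in K$, and the inner integrals are bounded by $\sup|h|$. Clearly $\nu_t$ is a mean. Replacing $h$ by $h\circ T$ replaces $m$ by $m+1$, so $\nu_t$ is $T$-invariant because $\mathrm{LIM}$ is shift-invariant. At $t=0$ it is the orbit mean of $v$, the candidate of the first attempt.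

**Step 2: the candidates as a path.** Let $E$ be the space of bounded functions $f:\mathbb N\times K\to H$, with the form
$$[f,g]=\mathrm{LIM}_m\int\langle f(m,x),g(m,x)\rangle\,d\mu(x). \tag{10}$$
It is well defined, bilinear, symmetric and positive semidefinite. Put $F_t(m,x)=T^m(v+t(x-v))-v$. Since $K$ is bounded, $F_t\in E$. Taking $h(y)=\|y-v\|^2$ in (9),
$$|F_t|^2=\int\|y-v\|^2\,d\nu_t(y). \tag{11}$$

**Step 3: the path is short.** The points $v+t(x-v)$ and $v+s(x-v)$ are at distance $|t-s|\,\|x-v\|$, and each $T^m$ is $k$-lipschitzian. So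
$$|F_t-F_s|^2\le\mathrm{LIM}_m\int k^2(t-s)^2\|x-v\|^2\,d\mu(x)=k^2V(t-s)^2 .$$

**Step 4: the endpoints are orthogonal.** Here $F_0(m,x)=T^mv-v$ and $F_1(m,x)=T^mx-v$. Fix $m$. The function $h(y)=\langle T^mv-v,\,y-v\rangle$ is bounded on $K$. Using the invariance of $\mu$ $m$ times, and then (3),
$$\int\langle T^mv-v,\,T^mx-v\rangle\,d\mu(x)=\int\langle T^mv-v,\,x-v\rangle\,d\mu(x)=0 .$$
Hence $[F_0,F_1]=0$.

**Step 5: choose $t$.** Lemma 2 with $L=k\sqrt V$ gives a $t$ with $|F_t|\le\frac2\pi k\sqrt V=q\sqrt V$. Put $\mu'=\nu_t$. By (11), $\int\|y-v\|^2\,d\mu'(y)\le q^2V$, and by (4) with $a=v$ the left side equals $V(\mu')+\|v(\mu')-v\|^2$. $\square$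

**Proof of Theorem 1.** Since $k<\pi/2$, we have $q=2k/\pi<1$. Lemma 3 is precisely the hypothesis of Lemma 1, with $c=k$. A $T$-invariant mean to start from is the orbit mean (2) of any $x_0\in K$. So $T$ has a fixed point in $K$. $\blacksquare$

## The quarter circle in Baillon's example

**Proof of Theorem 2.** Among the shift maps (1) take $\varphi(r)=\frac{\pi r}2$: for $x=ru$ with $\|u\|=1$, $r\in[0,1]$,
$$T(x)=\cos(\tfrac{\pi r}2)\,e_1+\sin(\tfrac{\pi r}2)\,Su,\qquad T(0)=e_1 .$$

**Step 1: no fixed points, and only $T$ itself must be estimated.** Both were shown below (1): $T$ is fixed point free, and $T^n=S^{n-1}T$ with $S$ an isometry.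

**Step 2: $T$ is $\pi/2$-lipschitzian.** Let $x=ru$, $y=sw$, let $\theta\in[0,\pi]$ be the angle between the unit vectors $u,w$, and put $a=\frac{\pi r}2$, $b=\frac{\pi s}2$. Since $\langle e_1,Su\rangle=\langle e_1,Sw\rangle=0$ and $\langle Su,Sw\rangle=\cos\theta$,
$$\|Tx-Ty\|^2=2-2\cos a\cos b-2\sin a\sin b\cos\theta=2-2\cos(a-b)+2\sin a\sin b\,(1-\cos\theta),$$
that is,
$$\|Tx-Ty\|^2=4\sin^2\tfrac{a-b}2+4\sin a\sin b\,\sin^2\tfrac\theta2 .$$
As $a,b\in[0,\frac\pi2]$, we have $0\le\sin a\le a$, $0\le\sin b\le b$ and $4\sin^2\frac{a-b}2\le(a-b)^2$. Also $\|x-y\|^2=r^2+s^2-2rs\cos\theta=(r-s)^2+4rs\sin^2\frac\theta2$. So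
$$\|Tx-Ty\|^2\le(a-b)^2+4ab\sin^2\tfrac\theta2=\tfrac{\pi^2}4\|x-y\|^2 .$$

**Step 3: the threshold.** This $T$ is uniformly $k$-lipschitzian for every $k\ge\pi/2$, so no such $k$ is good. For $k<\pi/2$ use Theorem 1. $\square$

It is instructive to run Lemma 3 on this map. Let $\mu$ be the orbit mean of $0$, so $v=0$ and $V=1$. It is the mean $h\mapsto\mathrm{LIM}_m h(e_m)$, which depends only on the values of $h$ on the unit sphere. For $\|x\|=1$,
$$F_t(m,x)=T^m(tx)=S^{m-1}\big(\cos(\tfrac{\pi t}2)e_1+\sin(\tfrac{\pi t}2)Sx\big)=\cos(\tfrac{\pi t}2)F_0(m,x)+\sin(\tfrac{\pi t}2)F_1(m,x).$$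
So, up to a function of seminorm $0$, the path is exactly a quarter circle of radius $1$. It has $|F_t|=1$ for all $t$ and $L=\frac\pi2$, which is equality in Lemma 2.

## Averaged Lipschitz constants and the position of the fixed point

In Step 3 of Lemma 3 the constants of the $T^m$ enter only through an average over $m$ of their squares. If we choose the Banach limit to suit, only that average must be small.

**Theorem 3 (averaged constants; localization).** Let $K\ne\emptyset$ be bounded, closed and convex in a Hilbert space, and let $T:K\to K$. Let $k_n\in[0,\infty]$ be the least Lipschitz constant of $T^n$. If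
$$\kappa:=\liminf_{N\to\infty}\frac1N\sum_{n=1}^Nk_n^2<\frac{\pi^2}4,$$
then $T$ has a fixed point. More precisely, with $q=2\sqrt\kappa/\pi$, for each $x_0\in K$ there is a fixed point $p$ with
$$\|p-x_0\|\le\sqrt{1+\tfrac{q^2}{(1-q)^2}}\;\sup_{n\ge1}\|T^nx_0-x_0\| .$$
The condition $\kappa<\pi^2/4$ cannot be relaxed to $\kappa\le\pi^2/4$.

*Proof.*

**Step 1: a Banach limit adapted to the averages.** Choose $N_i\to\infty$ along which the averages converge to $\kappa$. Since $\kappa<\infty$, the averages up to $N_i$ are finite for all large $i$, so every $k_n$ is finite. Fix a free ultrafilter $\mathcal U$ on the indices $i$ and put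
$$\mathrm{LIM}\,a_n=\lim_{\mathcal U}\frac1{N_i}\sum_{n\le N_i}a_n .$$
It is positive and normalized, and a shift changes the averages by at most $2\sup_n|a_n|/N_i\to0$. So it is a Banach limit.

**Step 2: variance reduction with $q=2\sqrt\kappa/\pi$.** Let $\mu$ be a $T$-invariant mean, and repeat the proof of Lemma 3 with this $\mathrm{LIM}$. Steps 1, 2 and 4 there use no Lipschitz constant, only that $K$ is bounded and convex, that $\mu$ is invariant, and that $\mathrm{LIM}$ is a Banach limit. In Step 3 we now have
$$|F_t-F_s|^2=\lim_{\mathcal U}\frac1{N_i}\sum_{m\le N_i}\int\|T^m(v+t(x-v))-T^m(v+s(x-v))\|^2d\mu(x)\le\lim_{\mathcal U}\frac1{N_i}\sum_{m\le N_i}k_m^2(t-s)^2V,$$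
and the right side is $\kappa(t-s)^2V$. So Step 5 applies with $L=\sqrt{\kappa V}$ and gives a $T$-invariant mean $\mu'$ with $V(\mu')+\|v(\mu')-v\|^2\le q^2V$. Here $q<1$.

**Step 3: the fixed point and its distance from $x_0$.** Let $\mu_0$ be the orbit mean of $x_0$, formed with this $\mathrm{LIM}$, and write $v_0=v(\mu_0)$, $V_0=V(\mu_0)$. Lemma 1 with $c=k_1<\infty$ gives a fixed point $p$ with $\|p-v_0\|\le\frac q{1-q}\sqrt{V_0}$. Let $r=\sup_n\|T^nx_0-x_0\|$. By (4) with $a=x_0$,
$$V_0+\|v_0-x_0\|^2=\mathrm{LIM}_m\|T^mx_0-x_0\|^2\le r^2 .$$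
By the Cauchy–Schwarz inequality in $\mathbb R^2$,
$$\|p-x_0\|\le\tfrac q{1-q}\sqrt{V_0}+1\cdot\|v_0-x_0\|\le\sqrt{\tfrac{q^2}{(1-q)^2}+1}\;\sqrt{V_0+\|v_0-x_0\|^2}\le r\sqrt{1+\tfrac{q^2}{(1-q)^2}} .$$

**Step 4: the condition cannot be relaxed.** For the map of Theorem 2 all $k_n\le\pi/2$, so $\kappa\le\pi^2/4$, and there is no fixed point. $\square$

## Amenable semigroups acting on unbounded sets

The iterates of $T$ are an action of $(\mathbb N,+)$, and the Banach limit served as an invariant mean on that semigroup.

**Definition (left amenable).** A discrete semigroup $S$ is *left amenable* if there is a mean $m$ on $\ell^\infty(S)$ (positive, linear, $m(1)=1$) with $m_s(\varphi(rs))=m_s(\varphi(s))$ for all $r\in S$ and $\varphi\in\ell^\infty(S)$. Here $m_s$ means that $m$ acts in the variable $s$.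

For a finite group, the uniform average will do. Every commutative $S$ is left amenable: the maps $m\mapsto m(\varphi(r\,\cdot))$, $r\in S$, are commuting weak* continuous affine self-maps of the weak* compact convex set of means, so the Markov–Kakutani theorem gives a common fixed point. An *action* of $S$ on $K$ means $(rs)x=r(sx)$.

**Theorem 4 (amenable semigroups; bounded orbits).** Let $K\ne\emptyset$ be a closed convex (possibly unbounded) subset of a Hilbert space. Let a left amenable discrete semigroup $S$ (for instance any commutative semigroup) act on $K$ by maps that are all $k$-lipschitzian with $k<\pi/2$. If some orbit $\{sx_0:s\in S\}$ is bounded, then $S$ has a common fixed point in $K$. The constant $\pi/2$ is sharp.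

Neither extra hypothesis can simply be dropped. The iterates of $x\mapsto x+1$ on $\mathbb R$ are isometries without fixed points, and no orbit is bounded. For amenability, let $S=\{a,b\}$ with $rs=r$ for all $r,s$, and let $a$, $b$ act as constant maps with values $p_a\ne p_b$. This is an action, since $r(sx)=p_r=(rs)x$, by $0$-lipschitzian maps without a common fixed point. Indeed $S$ is not left amenable, since invariance would force $m(\varphi)=m_s(\varphi(rs))=\varphi(r)$ for both $r$.

*Proof.* Let $m$ be a left invariant mean on $\ell^\infty(S)$.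

**Step 1: means that live on bounded sets.** Since $K$ may be unbounded, functions such as $\|x\|^2$ need not be bounded. Let $\mathcal B$ be the space of real functions on $K$ that are bounded on bounded sets. A *boundedly supported mean* is a positive linear functional $\mu$ on $\mathcal B$ with $\mu(1)=1$ for which there is a bounded set $B\subseteq K$ such that $\mu(h)=0$ whenever $h|_B=0$; we say that $\mu$ is supported on $B$. Since $h$ and $h1_B$ agree on $B$,
$$|\mu(h)|=|\mu(h1_B)|\le\sup_B|h| . \tag{12}$$
($B$ is nonempty, since otherwise $\mu(1)=0$.) By (12), $u\mapsto\int\langle x,u\rangle\,d\mu(x)$ is bounded by $\sup_B\|x\|\cdot\|u\|$, so there is a barycenter $v(\mu)$ satisfying (3). It lies in $K$ by the same separation argument, which used only that $K$ is closed and convex and that $\mu$ is positive and normalized. The variance $V(\mu)$ and formula (4) follow by the same expansion.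

Call $\mu$ *$S$-invariant* if $\int h(rx)\,d\mu(x)=\int h\,d\mu$ for all $r\in S$, $h\in\mathcal B$. Here $h\circ r\in\mathcal B$ because $r$ is lipschitzian and so maps bounded sets to bounded sets.

**Step 2: a starting mean.** Put $\mu_0(h)=m_s(h(sx_0))$. The function $\varphi(s)=h(sx_0)$ is bounded because the orbit is bounded, and $\mu_0$ is supported on the orbit. Since $\mu_0(h\circ r)=m_s(h(rsx_0))=m_s(\varphi(rs))=m_s(\varphi(s))=\mu_0(h)$, it is $S$-invariant.

**Step 3: candidates for variance reduction.** Let $\mu$ be an $S$-invariant boundedly supported mean, supported on $B$, with barycenter $v$ and variance $V$. For any bounded $A\subseteq K$ the points $z=v+t(x-v)$, $x\in A$, $t\in[0,1]$, form a bounded subset of $K$. Since $\|sz-sx_0\|\le k\|z-x_0\|$ and the orbit of $x_0$ is bounded, all the points $sz$ with $s\in S$ lie in one bounded subset of $K$; call it $B'$ in the case $A=B$. Hence, for $h\in\mathcal B$ and $s\in S$, the function $x\mapsto h(s(v+t(x-v)))$ is in $\mathcal B$. Moreover $\varphi(s)=\int h(s(v+t(x-v)))\,d\mu(x)$ is bounded in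 $s$ by $\sup_{B'}|h|$, by (12). So
$$\nu_t(h)=m_s\Big(\int h\big(s(v+t(x-v))\big)\,d\mu(x)\Big)$$
is well defined, positive, linear and normalized. It is supported on $B'$: if $h|_{B'}=0$, the integrand vanishes for $x\in B$. For $r\in S$, $\nu_t(h\circ r)=m_s(\varphi(rs))=m_s(\varphi(s))=\nu_t(h)$, so $\nu_t$ is $S$-invariant.

**Step 4: the path, its length and its endpoints.** Let $E$ be the space of functions $f:S\times K\to H$ that are bounded on $S\times A$ for each bounded $A\subseteq K$, with the positive semidefinite form
$$[f,g]=m_s\int\langle f(s,x),g(s,x)\rangle\,d\mu(x).$$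
The inner integral exists for each $s$ and is bounded in $s$ by (12). Put $F_t(s,x)=s(v+t(x-v))-v$; by Step 3, $F_t\in E$. Taking $h(y)=\|y-v\|^2$ in the definition of $\nu_t$ gives $|F_t|^2=\int\|y-v\|^2\,d\nu_t(y)$. Since every $s$ is $k$-lipschitzian,
$$|F_t-F_{t'}|^2\le m_s\int k^2(t-t')^2\|x-v\|^2\,d\mu(x)=k^2V(t-t')^2 .$$
For fixed $s$, apply the $S$-invariance of $\mu$ to $h(y)=\langle sv-v,y-v\rangle$, which lies in $\mathcal B$, and then (3):
$$\int\langle sv-v,\,sx-v\rangle\,d\mu(x)=\int\langle sv-v,\,x-v\rangle\,d\mu(x)=0 .$$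
So $[F_0,F_1]=0$.

**Step 5: reduce the variance.** Put $q=2k/\pi<1$. Lemma 2 with $L=k\sqrt V$ gives $t$ with $|F_t|\le q\sqrt V$. Then $\mu'=\nu_t$ is an $S$-invariant boundedly supported mean with $\int\|y-v\|^2\,d\mu'(y)\le q^2V$, and by (4), $V(\mu')+\|v(\mu')-v\|^2\le q^2V$.

**Step 6: iterate.** Starting from $\mu_0$ we get $S$-invariant boundedly supported means $\mu_j$, with $v_j=v(\mu_j)\in K$ and $V_j=V(\mu_j)$, such that $V_j\le q^{2j}V_0$ and $\|v_{j+1}-v_j\|\le q^{j+1}\sqrt{V_0}$. So $v_j\to p\in K$ and $V_j\to0$. For $s\in S$ and $x\in K$ we have $\|sv_j-v_j\|\le k\|v_j-x\|+\|sx-v_j\|$. Taking $(\int(\cdot)^2d\mu_j)^{1/2}$ and using $\int\|sx-v_j\|^2d\mu_j(x)=V_j$, we get $\|sv_j-v_j\|\le(k+1)\sqrt{V_j}\to0$. Since $s$ is continuous, $sp=p$, for every $s\in S$.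

**Step 7: sharpness.** Let $(\mathbb N,+)$ act on the ball $B$ of $\ell^2$ by $n\cdot x=T^nx$, with $T$ from Theorem 2. The semigroup is commutative, all orbits are bounded, all maps are $\pi/2$-lipschitzian, and there is no fixed point. $\square$
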